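
\newtheorem{theorem}{Theorem}[section]
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\numberwithin{equation}{section}

\title{Derived groups of finite exponent in locally finite groups\\ with small centralizers}


\begin{abstract}
Let $G$ be a locally finite group with a finite $p$-subgroup $A$ such that $C_G(A)$ is finite, and with an elementary abelian subgroup $B$ of order $p^3$ such that $C_G(b)'$ has finite exponent for every nontrivial $b\in B$. It was conjectured that $G$ then has a locally soluble subgroup of finite index and that $G'$ has finite exponent. We show that the second assertion is false for every prime $p$, even if $p^3$ is replaced by an arbitrary power $p^k$ and all the groups $C_G(b)$ are abelian. We then prove a corrected statement: $G$ is almost locally soluble, and some normal subgroup $H$ of finite index has $H'$ of finite exponent. For this it suffices that $|B|=p^2$, and $|B|=p$ is not enough. We also show that $G'$ has finite exponent if and only if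 $C_G(B)$ does.
\end{abstract}

\section{Introduction}

Throughout, $p$ is a prime. For a subgroup $B$ of a group, $B^{\#}$ denotes its set of nontrivial elements, and $H'$ is the derived subgroup of a group $H$. A group \emph{almost} has a property if it contains a subgroup of finite index with that property. This paper is about the following statement.

\begin{conjecture}
Let $G$ be a locally finite group containing a finite $p$-subgroup $A$ such that $C_G(A)$ is finite and an elementary abelian subgroup $B$ of order $p^3$ such that $C_G(b)'$ has finite exponent for all $b\in B^{\#}$. Then $G$ is almost locally soluble and $G'$ has finite exponent.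
\end{conjecture}

The two hypotheses play different roles. Finiteness of $C_G(A)$ makes the $p$-subgroups of $G$ small: we shall see that they have bounded rank. The hypothesis on $B$ says that each $C_G(b)$ is abelian up to a piece of bounded exponent. Such information should spread to the whole group, for when a noncyclic elementary abelian $p$-group $B$ acts on a finite $p'$-group $R$, the group $R$ is generated by the centralizers $C_R(b)$, $b\in B^\#$. So the conclusion is a natural guess.

Let us test it on a very simple infinite group with a finite centralizer. Let $p=2$, let $V=\mathbb Z(3^\infty)$ be the Pr\"ufer $3$-group and let $t$ be an involution inverting $V$. In $G=V\rtimes\langle t\rangle$ we have $C_G(t)=\langle t\rangle$, while $G'=V$ has infinite exponent. Hence the conclusion on $G'$ must come from $B$. It would indeed come from $B$ if $A$ centralized some $b\in B^\#$: then $C_G(b)$ would itself contain a $p$-subgroup with finite centralizer, and, as Lemma~\ref{lem:fin-exp} shows, $C_G(b)$ would have finite exponent. But nothing in the hypotheses ties $B$ to $A$. If $B$ acts trivially on $V$ and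 no element of $B^\#$ commutes with anything outside an abelian subgroup containing $V$, then the groups $C_G(b)$ never see the action of $t$ that creates $G'$. A wreath product achieves this.

\begin{theorem}\label{thm:counter}
Let $p$ be a prime and $k\ge 1$. There is a locally finite group $G$ with an abelian normal subgroup of index $p$, a subgroup $A$ of order $p$ with $C_G(A)$ finite, and an elementary abelian subgroup $B$ of order $p^k$ with $C_G(b)$ abelian (so $C_G(b)'=1$) for all $b\in B^\#$, such that $G'$ has infinite exponent. One may also take a finite $p$-subgroup $A\ge B$ with $C_G(A)$ finite.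
\end{theorem}

With $k=3$ this refutes the conjecture for every prime $p$. In these groups an abelian subgroup of finite index is present, so the failure disappears on passing to a subgroup of finite index. This is what happens in general.

\begin{theorem}\label{thm:main}
Let $G$ be a locally finite group with a finite $p$-subgroup $A$ such that $C_G(A)$ is finite, and an elementary abelian subgroup $B$ of order $p^k$, $k\ge2$, such that $C_G(b)'$ has finite exponent for all $b\in B^\#$. Then:
\begin{enumerate}
\item[(a)] $G$ is almost locally soluble.
\item[(b)] $G$ has a normal subgroup $H$ of finite index with $H'$ of finite exponent.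
\item[(c)] The following are equivalent: (i) $G'$ has finite exponent; (ii) $G$ has finite exponent; (iii) $C_G(B)$ has finite exponent.
\item[(d)] If some $b\in B^\#$ is centralized by a finite $p$-subgroup $A_1$ with $C_G(A_1)$ finite (for example, if $A$ centralizes some $b\in B^\#$), then $G$ has finite exponent.
\item[(e)] In (b), the assumption $k\ge 2$ cannot be replaced by $k=1$, for any prime $p$.
\end{enumerate}
\end{theorem}

For $k=3$ the hypotheses are those of the conjecture. So its first assertion is true, its second becomes true once $G'$ is replaced by $H'$ for a suitable subgroup $H$ of finite index, and the original second assertion holds for a given $G$ exactly when $C_G(B)$ has finite exponent. The proof of (a)--(d) uses the classification of finite simple groups (CFSG).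

The hypothesis on $A$ cannot be dropped in (a). Let $G$ be the direct product of $B$ and infinitely many copies of the alternating group of degree $5$. Then $C_G(b)'=G'$ has exponent $30$ for all $b\in B^\#$. But a subgroup of finite index contains a normal subgroup $N$ of finite index, and $N$ contains all except finitely many of the simple factors: those not contained in $N$ meet $N$ trivially and, since they are nonabelian and commute pairwise, have pairwise distinct images in the finite group $G/N$.

\paragraph{Plan of the proof.} Sections~\ref{sec:counter} and~\ref{sec:e} contain the two constructions. The rest proves (a)--(d). Section~\ref{sec:prelim} collects tools, and Section~\ref{sec:psub} turns the finiteness of $C_G(A)$ into a bound on the ranks of $p$-subgroups. Sections~\ref{sec:simple} and~\ref{sec:finite} treat finite groups $F\ge B$: with $p$-rank bounded and $|B|=p^2$, the index of $O_{p',p}(F)$ is bounded. The core is that a large simple group of Lie type, of bounded rank and in characteristic different from $p$, cannot carry a group $B\cong C_p^2$ of automorphisms with such restricted centralizers.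 This gives in Section~\ref{sec:a} a normal subgroup $H$ of finite index that is an extension of a locally soluble $p'$-group $Q$ by a divisible abelian $p$-group $D$, and proves (a). Section~\ref{sec:QB} shows that $[Q,B]$ has finite exponent. The key there is a statement about extending homomorphisms from $C_{Q_0}(B)$ to $Q_0$ for finite soluble $Q_0$. Section~\ref{sec:bcd} deduces (b), (c) and (d).

\paragraph{Conventions.} We write $x^y=y^{-1}xy$ and $[x,y]=x^{-1}x^y$; when a group $P$ acts on $Q$, commutators $[Q,P]$ are taken in $Q\rtimes P$. The \emph{rank} of a $p$-group is its Pr\"ufer rank: the least $r$ such that every finitely generated subgroup can be generated by $r$ elements. For locally finite $p$-groups it does not increase on passing to subgroups and quotients. A $p$-group is \emph{Chernikov} if it has a divisible abelian subgroup of finite rank and finite index. The terms of the lower central series are $\gamma_j$. ``Bounded in terms of $a,b$'' means bounded above by a function of $a,b$ only, and we write $\exp$ for the exponent.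

\section{The counterexample}\label{sec:counter}

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
Let $E$ be elementary abelian of order $p^k$ and $P=E\wr C_p=E^p\rtimes\langle t\rangle$, where $t$ has order $p$ and permutes the $p$ coordinates cyclically. Let $\ell\ne p$ be a prime, $U=\mathbb Z(\ell^\infty)$, and
\[
V=\Bigl\{(u_1,\dots,u_p)\in U^p:\ \sum u_i=0\Bigr\}\cong U^{p-1}.
\]
Let $P$ act on $V$ with $E^p$ acting trivially and $t$ by the cyclic shift, and put $G=V\rtimes P$. This group is locally finite, and $V\times E^p$ is an abelian normal subgroup of index $p$.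

\emph{The subgroup $A=\langle t\rangle$.} An element of $V$ fixed by $t$ has the form $(u,\dots,u)$ with $pu=0$, so it is $0$ because $\ell\ne p$. Thus $C_G(A)\cap V=1$, and $C_G(A)$ embeds in $P$, so it is finite. Since $C_G(P)\le C_G(t)$, one may also take $A=P$, which contains the group $B$ defined next.

\emph{The subgroup $B=E\times1\times\dots\times1\le E^p$.} It is elementary abelian of order $p^k$. Let $b\in B^\#$. If $f\in E^p$ and $j\not\equiv0\pmod p$, then $b^{ft^j}=b^{t^j}$ has its only nontrivial entry outside the first coordinate, so it differs from $b$. Hence $C_P(b)=E^p$. Since $b$ centralizes $V$, the group $C_G(b)=V\times E^p$ is abelian.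

\emph{The derived group.} The map $v\mapsto v^t-v$ on $V$ is injective, as its kernel is $C_V(t)=0$. So it is bijective on each of the finite groups $\{v\in V:\ell^iv=0\}$, and therefore surjective on $V$. Thus $V=[V,t]\le G'$, and $V$ has infinite exponent.
\end{proof}

For $p=2$ and $\ell=3$, the module $V=\{(u,-u)\}$ is $\mathbb Z(3^\infty)$ inverted by $t$, that is, the group of the introduction with a base group $E^2$ attached to hide $t$ from $B$. Note that $C_G(B)=V\times E^p$ has infinite exponent, in accordance with Theorem~\ref{thm:main}(c).

\section{Order $p$ is not enough: proof of Theorem~\ref{thm:main}(e)}\label{sec:e}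

When $|B|=p$ there is, for a generator $b$ of $B$, only the one group $C_G(b)$ to control, and a nilpotent group of class $2$ with large commutators already escapes.

For a prime $\ell$, let $E_i$ be the group of upper unitriangular $3\times3$ matrices over $\mathbb Z/\ell^i$, written as triples with $x,y$ above the diagonal and $z$ in the corner:
\[
(x,y,z)(x',y',z')=(x+x',\,y+y',\,z+z'+xy').
\]
For units $\alpha,\beta$ the map $(x,y,z)\mapsto(\alpha x,\beta y,\alpha\beta z)$ is an automorphism. Let $Q=\bigoplus_{i\ge1}E_i$ be the restricted direct product.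

\emph{Let $p$ be odd.} Take $\ell\equiv1\pmod p$ and let $b$ act on $E_i$ with $\alpha=\beta=\zeta_i$, an element of order $p$ in $(\mathbb Z/\ell^i)^*$. The kernel of reduction modulo $\ell$ on this unit group is an $\ell$-group, so $\zeta_i$ and $\zeta_i^2$ have order $p$ modulo $\ell$, and $\zeta_i-1$, $\zeta_i^2-1$ are units. Hence $C_Q(b)=1$. Put $G=Q\rtimes\langle b\rangle$ and $A=B=\langle b\rangle$. Then $C_G(b)=\langle b\rangle$ is finite and abelian.

\emph{Let $p=2$.} Take $\ell$ odd and let $P=\langle b,c\rangle$ be dihedral of order $8$, generated by noncommuting involutions $b,c$ and acting on $Q$ through $P/Z(P)$ by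
\[
b:(x,y,z)\mapsto(-x,-y,z),\qquad c:(x,y,z)\mapsto(x,-y,-z).
\]
Put $G=Q\rtimes P$, $A=P$, $B=\langle b\rangle$. Since $\ell$ is odd, $C_Q(b)$ consists of the elements with all $x=y=0$, and $c$ inverts these. So $C_Q(P)=1$, and $C_G(A)$ embeds in $P$, hence is finite. Further, $C_G(b)=C_Q(b)C_P(b)$, where $C_Q(b)$ is abelian and $C_P(b)=\langle b\rangle\times Z(P)$ is abelian and centralizes $C_Q(b)$. So $C_G(b)$ is abelian.

In both cases let $H\le G$ have finite index $h$. The core of $H$ has index dividing $h!$, so $g^{h!}\in H$ for all $g\in G$. Taking $g=(1,0,0)$ and $g=(0,1,0)$ in $E_i$, we find that $H'$ contains $[(h!,0,0),(0,h!,0)]=(0,0,(h!)^2)$, whose order is at least $\ell^i/(h!)^2$. Hence $H'$ has infinite exponent for every subgroup $H$ of finite index, which proves Theorem~\ref{thm:main}(e). \qed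

\section{Coprime action and inverse limits}\label{sec:prelim}

Let a finite $p$-group $P$ act on a locally finite $p'$-group $Q$. A finite subset of $Q$ lies in a finite $P$-invariant subgroup, namely the one generated by its finitely many $P$-images. So the following standard facts for finite $Q$ give the general case.
\begin{enumerate}
\item[(C1)] $[Q,P]\trianglelefteq Q$, $Q=[Q,P]\,C_Q(P)$ and $[Q,P,P]=[Q,P]$.
\item[(C2)] If $N$ is a $P$-invariant normal subgroup of $Q$, then $C_Q(P)$ covers $C_{Q/N}(P)$, that is, maps onto it.
\item[(C3)] If $Q$ is abelian, then $Q=[Q,P]\times C_Q(P)$.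
\item[(C4)] If $P$ is elementary abelian and noncyclic, then $Q=\langle C_Q(b):b\in P^\#\rangle$.
\item[(C5)] If $Q$ is finite, it has a $P$-invariant Sylow $s$-subgroup for each prime $s$.
\end{enumerate}

We also need (C2) when the ambient group is not a $p'$-group.

\begin{lemma}\label{lem:cover}
Let $N$ be a normal $p'$-subgroup of a locally finite group $Y$ and $P\le Y$ a finite $p$-subgroup. Then $C_Y(P)$ covers $C_{Y/N}(PN/N)$.
\end{lemma}
\begin{proof}
Let $x\in Y$ with $[x,P]\subseteq N$. Then $P^x\le NP$. Every $p$-subgroup of $NP$ embeds in $NP/N\cong P$, so it has order at most $|P|$. Hence $P$ and $P^x$ are Sylow $p$-subgroups of the finite group $\langle P,P^x\rangle\le NP$, and $P^{xg}=P$ for some $g\in NP$. Writing $g=ya$ with $y\in N$, $a\in P$, we get $P^{xy}=P$. For $b\in P$ we have $b^{xy}\equiv b\pmod N$ and $b^{xy}\in P$, so $b^{xy}=b$ as $P\cap N=1$. Thus $xy\in C_Y(P)$ has the same image in $Y/N$ as $x$.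
\end{proof}

When Lemma~\ref{lem:cover} is applied in a group $Y=KP$ with $N\le K\trianglelefteq Y$, the element $xy$ of the proof lies in $K$ if $x$ does. So in this situation $C_K(P)$ covers $C_{K/N}(P)$.

Bounds for finite subgroups are transferred to $G$ as follows.

\begin{lemma}\label{lem:IL}
Let $\mathfrak X$ be a subgroup-closed class of finite groups and $G$ the union of a directed system of finite subgroups $F$, each having a normal $\mathfrak X$-subgroup of index at most $N$. Then $G$ has a normal subgroup of index at most $N$ all of whose finite subgroups are in $\mathfrak X$.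
\end{lemma}
\begin{proof}
Let $\Sigma(F)$ be the set of normal $\mathfrak X$-subgroups of $F$ of index at most $N$. It is finite and nonempty, and for $F\le F_1$ the rule $J\mapsto J\cap F$ maps $\Sigma(F_1)$ to $\Sigma(F)$. An inverse limit of nonempty finite sets over a directed set is nonempty, so there is a coherent family $(J_F)$: $J_{F_1}\cap F=J_F$ whenever $F\le F_1$. Put $J=\bigcup J_F$. This is a normal subgroup of $G$ with $J\cap F=J_F$ for all $F$. Elements in $N+1$ distinct cosets of $J$ would lie in one $F$ and in distinct cosets of $J_F$, so $|G:J|\le N$. A finite subgroup of $J$ lies in some $F$, hence in $J_F\in\mathfrak X$.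
\end{proof}

\section{What the finiteness of $C_G(A)$ gives}\label{sec:psub}

\begin{lemma}\label{lem:rank}
Let $G$ be locally finite with a finite $p$-subgroup $A$, $|C_G(A)|=m$. There is an $r$ such that every finite $p$-subgroup of $G$, and every $p$-subgroup of a quotient of a finite subgroup of $G$, has rank at most $r$. All $p$-subgroups of $G$ are Chernikov.
\end{lemma}
\begin{proof}
Let $P\ge A$ be a finite $p$-subgroup and $E\trianglelefteq P$ elementary abelian. Consider the dual $E^*$ of the $\mathbb F_pA$-module $E$. Its quotient $E^*/[E^*,A]$ is dual to $C_E(A)$, so it has dimension $d\le\log_pm$. The augmentation ideal of $\mathbb F_pA$ is nilpotent, hence $E^*$ is generated as a module by $d$ elements, and $\dim E=\dim E^*\le k_0:=|A|\log_pm$.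

Let $M$ be a maximal abelian normal subgroup of $P$, so that $C_P(M)=M$. Its rank $k'$ equals the rank of the elementary abelian group $\{x\in M:x^p=1\}\trianglelefteq P$, so $k'\le k_0$. Write $M=\mathbb Z_p^{k'}/\Lambda$ with $\Lambda\le p\mathbb Z_p^{k'}$. Every automorphism of $M$ lifts to an endomorphism of $\mathbb Z_p^{k'}$ that is invertible modulo $p$, hence invertible. So $\operatorname{Aut}(M)$ is a continuous image of the closed subgroup of $GL_{k'}(\mathbb Z_p)$ stabilizing $\Lambda$. Since $GL_{k'}(\mathbb Z_p)$ has finite rank as a profinite group \cite{DDMS}, the rank of $P/M\le\operatorname{Aut}(M)$ is bounded in terms of $p$ and $k_0$. Hence so is the rank of $P$, say by $r$.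

An arbitrary finite $p$-subgroup $F$ of $G$ is conjugate in $\langle F,A\rangle$ to a subgroup of a Sylow $p$-subgroup containing $A$, so has rank at most $r$. A $p$-subgroup of a quotient of a finite group is an image of a $p$-subgroup. Finally, a locally finite $p$-group of finite rank is Chernikov (a result of Blackburn; see \cite{Robinson}).
\end{proof}

The next lemma is the mechanism behind (d). It also shows that (i) and (ii) in (c) are equivalent.

\begin{lemma}\label{lem:fin-exp}
Let $C$ be locally finite, $A\le C$ a finite $p$-subgroup with $C_C(A)$ finite, and suppose that $C'$ has finite exponent. Then $C$ has finite exponent.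
\end{lemma}
\begin{proof}
The subgroup $N=C'A$ is normal in $C$ and has finite exponent. A maximal $p$-subgroup $P\ge A$ of $N$ is Chernikov by Lemma~\ref{lem:rank} and of finite exponent, so it is finite. Let $g\in C$. Then $P$ and $P^g$ are maximal $p$-subgroups of $N$, hence Sylow $p$-subgroups of the finite group $\langle P,P^g\rangle\le N$, so they are conjugate in $N$. Therefore $C=N\,N_C(P)$. Now $C_C(P)\le C_C(A)$ is finite and $N_C(P)/C_C(P)$ is finite, so $C/N$ is finite.
\end{proof}

\section{Two automorphisms of order $p$ of a simple group}\label{sec:simple}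

\subsection{The idea in $PSL_2(q)$}

Let $S=PSL_2(q)$ with $q>3$ odd, let $p=2$, let $B\le S$ be a four-group and $b\in B^\#$. If $q\equiv\varepsilon=\pm1\pmod4$, then $C_S(b)$ is dihedral of order $q-\varepsilon$, and its derived group is cyclic of order $(q-\varepsilon)/4$. So $\exp C_S(b)'\mid n$ forces $q\le4n+1$.

Here is the reason in a form that generalizes. In the algebraic group $X=PGL_2$ the connected centralizer $T_b=(X^b)^\circ$ is a one-dimensional torus, and a second involution $b'\in B\setminus\langle b\rangle$ inverts it. The torus has about $q$ rational points $t$, each giving a commutator $[t,b']=t^{-2}$ whose order would have to be bounded. In general, we first show that $T_b$ is a torus, since otherwise $C_S(b)$ would contain a large perfect group. If all commutators $[t,b']$ have bounded order and $q$ is large, then $b'$ centralizes $T_b$, and it follows that all the tori $T_b$ coincide. But every eigenspace of $B$ on the Lie algebra is fixed by some $b\in B^\#$, because $B$ is noncyclic, so it lies in $\operatorname{Lie}(T_b)$. Therefore one torus would have to be all of $X$. (For $PGL_2$ the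 Lie algebra is the sum of three \emph{different} lines $\operatorname{Lie}(T_b)$.)

\subsection{Facts about groups of Lie type}\label{subsec:facts}

Let $\ell$ be a prime and $X$ a simple adjoint algebraic group over $\overline{\mathbb F}_\ell$. Let $\Gamma$ be the group of algebraic graph automorphisms and $\varphi$ the standard $\ell$-Frobenius. Put $\mathbb D=\Gamma\times\langle\varphi\rangle$, except that for $(B_2,2),(F_4,2),(G_2,3)$ put $\Gamma=1$ and $\mathbb D=\langle\psi\rangle$ with $\psi^2=\varphi$. Let $\mathbb A=X\rtimes\mathbb D$, acting on $X$, and let $q:\mathbb A\to\mathbb R_{>0}$ be the homomorphism trivial on $X\Gamma$ with $q(\varphi)=\ell$ (so $q(\psi)=\sqrt\ell$). Elements with $q=1$ are algebraic automorphisms of $X$; those with $q>1$ are Steinberg endomorphisms. For a Steinberg endomorphism $\tau$, $q(\tau)$ is the common absolute value of the eigenvalues of $\tau$ on the character lattice of a $\tau$-stable maximal torus. Write $X_\tau$ for the (finite) group of fixed points of $\tau$, and $O^{\ell'}(Y)$ for the subgroup of a finite group $Y$ generated by its $\ell$-elements. If $\sigma$ is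 a power of $\tau$, then $X_\tau\le X_\sigma$, so
\begin{equation}\label{eq:mono}
O^{\ell'}(X_\tau)\le O^{\ell'}(X_\sigma).
\end{equation}
We use the following facts. Those given without a reference of their own are standard; see \cite[Ch.~2]{GLS3}. In (F2)--(F4), (F6) and (F7), $\tau$ is any Steinberg endomorphism of $X$; in (F5), $S$ and $\sigma$ are as in (F1).
\begin{enumerate}
\item[(F1)] (Steinberg; \cite[Thm 2.5.12]{GLS3}.) Every finite simple group of Lie type, except the Tits group (and groups isomorphic to other simple groups on the list), is of the form $S=O^{\ell'}(X_\sigma)$ with $\sigma\in\mathbb D$, $q(\sigma)>1$, and restriction to $S$ induces an isomorphism $C_{\mathbb A}(\sigma)/\langle\sigma\rangle\cong\operatorname{Aut}(S)$. As $\sigma\in\mathbb D$, we have $C_{\mathbb A}(\sigma)=X_\sigma\rtimes C_{\mathbb D}(\sigma)$. For given bounds on $q(\sigma)$ and $\operatorname{rk}X$ there are only finitely many such $S$.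
\item[(F2)] A Sylow $\ell$-subgroup of $X_\tau$ has order $q(\tau)^{N_+}$, where $N_+\ge \operatorname{rk} X$ is the number of positive roots. It lies in $O^{\ell'}(X_\tau)$.
\item[(F3)] $O^{\ell'}(X_\tau)$ is nonabelian simple if $q(\tau)$ exceeds an absolute constant.
\item[(F4)] Let $X_{sc}$ be the simply connected cover of $X$. Then $\tau$ lifts to it, $|X_{sc,\tau}|=|X_\tau|$, the group $X_{sc,\tau}$ is generated by its $\ell$-elements, and it maps onto $O^{\ell'}(X_\tau)$ with central kernel $Z$ of order prime to $\ell$. Consequently, \emph{if $O^{\ell'}(X_\tau)$ is perfect, so is $X_{sc,\tau}$}: its abelianization is then a quotient of $Z$, hence an $\ell'$-group, and is generated by $\ell$-elements.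
\item[(F5)] $X_\sigma/S$ is abelian of order at most $\operatorname{rk}X+1$. With finitely many exceptions for given $\operatorname{rk}X$, the Schur multiplier of $S$ has order at most $\operatorname{rk}X+1$ \cite[Thm 6.1.4]{GLS3}.
\item[(F6)] On any $\tau$-stable torus of $X$ some power $\tau^f$, $f\ge1$, acts as $t\mapsto t^{q^f}$, where $q=q(\tau)$. So $\tau$ acts on its character lattice with all eigenvalues of absolute value $q$, and a $\tau$-stable torus $T$ of dimension $d$ satisfies $(q-1)^d\le|T_\tau|\le(q+1)^d$.
\item[(F7)] (Lang's theorem.) If $K^\circ$ is the identity component of a $\tau$-stable closed subgroup $K$ of $X$, then every $\tau$-stable coset of $K^\circ$ in $K$ has exactly $|K^\circ_\tau|$ fixed points.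
\item[(F8)] If $b$ is an algebraic automorphism of finite order prime to $\ell$ of a connected reductive group $Y$ over $\overline{\mathbb F}_\ell$, then $(Y^b)^\circ$ is reductive and $\operatorname{Lie}(Y^b)=\operatorname{Lie}(Y)^b$ (Steinberg; \cite[Thm 2.1]{PY}).
\item[(F9)] A nonabelian finite simple group of exponent dividing $n$ has order at most some $J(n)$ (Jones \cite{Jones}, with CFSG).
\item[(F10)] By CFSG, all but finitely many nonabelian finite simple groups of order divisible by $p$ whose Sylow $p$-subgroups have rank at most $r$ are isomorphic to groups $S$ as in (F1) with $\ell\ne p$ and $\operatorname{rk}X$ at most some $r_1=r_1(p,r)$. Indeed, alternating groups of large degree, and classical groups of large rank, which have large alternating sections, have large $p$-rank. A group over $\mathbb F_{p^f}$ in characteristic $p$ contains an elementary abelian subgroup of order $p^f$, so $f\le r$, and with $\operatorname{rk}X$ bounded this leaves finitely many groups.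
\end{enumerate}

\subsection{The quasisimple case}

Central extensions are allowed, since they appear when one descends from an arbitrary finite group.

\begin{proposition}\label{prop:qs}
Let $L$ be a finite quasisimple group such that $S=L/Z(L)$ is a group $O^{\ell'}(X_\sigma)$ as in (F1), with $\ell\neq p$ and $\operatorname{rk}X\le r_1$. Let $B\cong C_p^2$ act on $L$ so that
\begin{equation}\label{eq:hyp}
C_L(b)'\ \text{ and }\ [C_L(b),B]\ \text{ have exponent dividing } n\qquad(b\in B^\#).
\end{equation}
Then $|S|$ is bounded in terms of $p,r_1,n$.
\end{proposition}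
\begin{proof}
By (F1) it suffices to derive a contradiction when $q=q(\sigma)$ is larger than a suitable bound depending on $p,r_1,n$. ``For large $q$'' is meant in this sense. By (F2), $|S|\geq q$, so we may assume $|S|>J(n)$. By (F5) we may also assume that the Schur multiplier of $S$ has order at most $r_1+1$. Hence $|Z(L)|\le r_1+1$.

\emph{Step 1: $B$ acts faithfully on $S$.} Suppose $b\in B^\#$ centralizes $S$. Then $x\mapsto[x,b]$ is a homomorphism from the perfect group $L$ to the abelian group $Z(L)$, so it is trivial. Hence $C_L(b)'=L'=L$, so $\exp S\mid n$ and $|S|\le J(n)$, a contradiction. We regard $B$ as a subgroup of $\operatorname{Aut}(S)$.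

\emph{Step 2: if $b\in B^\#$ and $E\le C_S(b)$ is perfect, then $\exp E\mid n$.} Let $\hat E$ be the preimage of $E$ in $L$. Then $x\mapsto[x,b]$ is a homomorphism $\hat E\to Z(L)$, so $\hat E'\le C_L(b)$. Hence $\hat E''\le C_L(b)'$ has exponent dividing $n$, and it maps onto $E''=E$.

\emph{Step 3: $B$ lifts to algebraic automorphisms of $X$ commuting with $\sigma$.} The danger is a field automorphism. Its centralizer in $S$ contains a large group of Lie type over a smaller field, which Step 2 forbids. Let $b\in B^\#$ and let $\alpha\in C_{\mathbb A}(\sigma)$ induce $b$ on $S$. By (F1), $\alpha^p=\sigma^j$ for some $j$. Suppose $p\nmid j$. Choose $i,l$ with $ij+pl=1$ and put $\tau=\alpha^i\sigma^l$. Then $\tau^p=\sigma$, $q(\tau)=q^{1/p}$, and $\tau$ acts on $S$ as $b^i$, a generator of $\langle b\rangle$ since $p\nmid i$. By \eqref{eq:mono}, $E=O^{\ell'}(X_\tau)$ is a subgroup of $S$, and it is centralized by $b$. For large $q$ it is nonabelian simple of order at least $q^{1/p}>J(n)$ by (F2) and (F3), contrary to Step 2 and (F9). So $p\mid j$. Then $\alpha\sigma^{-j/p}$ is a lift of $b$ with $p$-th power $1$,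 so it has order $p$ and $q$-value $1$. Therefore the group
\[
B_0=\{\alpha\in C_{\mathbb A}(\sigma):\ \alpha|_S\in B,\ q(\alpha)=1\}
\]
maps onto $B$, and injectively because $\langle\sigma\rangle\cap\ker q=1$. We identify $B_0$ with $B$.

\emph{Step 4: $T_b:=(X^b)^\circ$ is a torus for each $b\in B^\#$.} Since $p\ne\ell$, it is reductive by (F8), and it is $\sigma$-stable. Suppose $D=[T_b,T_b]\ne1$, a semisimple group on which $\sigma$ is a Steinberg endomorphism. Let $D_{sc}\to D$ be its simply connected cover, to which $\sigma$ lifts. The simple factors of $D_{sc}$ are permuted by $\sigma$, and $D_{sc,\sigma}$ is isomorphic to the direct product, over the orbits, of the groups $(D_1)_{\sigma^c}$, where $D_1$ is a factor in an orbit of length $c$.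

Fix such a $D_1$, and let $\bar D_1$ be its adjoint group. A $\sigma^c$-stable maximal torus of $D_1$ maps with finite kernel onto a $\sigma^c$-stable torus of $X$. So by (F6), applied to $\sigma^c$, the Steinberg endomorphism of $\bar D_1$ induced by $\sigma^c$ has $q$-value $q^c\ge q$. Hence for large $q$, by (F2)--(F4) applied to $\bar D_1$, the group $O^{\ell'}((\bar D_1)_{\sigma^c})$ is nonabelian simple of order at least $q>J(n)$, and $(D_1)_{\sigma^c}$ is perfect, generated by $\ell$-elements, and maps onto it.

Let $E$ be the image of $D_{sc,\sigma}$ in $D_\sigma$. It is perfect and generated by $\ell$-elements of $X_\sigma$, so $E\le S$, and it is centralized by $b$. Since $D_{sc}\to D$ has central kernel, $E$ still has a nonabelian simple quotient of order greater than $J(n)$. This contradicts Step 2 and (F9).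

\emph{Step 5: $B$ centralizes each $T_b$.} Let $T=T_b$, $d=\dim T$, $b'\in B$; as $B$ is abelian, $b'$ acts on $T$. Put $u=(r_1+1)!$, so that by (F5) $u$ is divisible by $|X_\sigma/S|$ and by $|Z(L)|$. Let $t\in T_\sigma$. Then $t^u\in C_S(b)$. If $x\in L$ lifts $t^u$, then $[x,b]\in Z(L)$, so $[x^u,b]=[x,b]^u=1$. Thus $x^u\in C_L(b)$, and $[x^u,b']^n=1$ by \eqref{eq:hyp}. Mapping to $S$, and using that $T$ is abelian, we obtain
\[
[t,b']^{u^2n}=[t^{u^2},b']^n=1\qquad(t\in T_\sigma).
\]
So the homomorphism $t\mapsto[t,b']$ maps $T_\sigma$ into the $u^2n$-torsion of $T$, a group of order at most $(u^2n)^d$. Its kernel on $T_\sigma$ is $K_\sigma$, where $K=C_T(b')$ is $\sigma$-stable. If $t\in K$, then $t^p=tt^{b'}\cdots t^{b'^{\,p-1}}$ lies in the connected subgroup $\{yy^{b'}\cdots y^{b'^{\,p-1}}:y\in T\}$ of $K$, hence in $K^\circ$. So $K/K^\circ$ has exponent dividing $p$. As the torus $K^\circ$ is divisible, $K=K^\circ\times F$ with $F$ contained in the $p$-torsion of $T$, so $|K:K^\circ|\le p^d$. Suppose $b'$ does not centralize $T$. Then $\dim K\le d-1$, and by (F6) and (F7),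
\[
(q-1)^d\le|T_\sigma|\le(u^2n)^d\,|K_\sigma|\le (u^2n)^d\,p^d\,(q+1)^{d-1}.
\]
As $d\le r_1$, this is impossible for large $q$.

\emph{Step 6: conclusion.} By Step 5, $T_b\le(X^{b'})^\circ=T_{b'}$ for all $b,b'\in B^\#$, so all $T_b$ equal one torus $T_0$. As $p\ne\ell$, the Lie algebra $\mathfrak g$ of $X$ is the direct sum of its $B$-weight spaces $\mathfrak g_\chi$. As $B$ is noncyclic, each $\chi$ is trivial on some $b\in B^\#$, so by (F8) $\mathfrak g_\chi\le\mathfrak g^b=\operatorname{Lie}(T_b)=\operatorname{Lie}(T_0)$. Hence $\mathfrak g=\operatorname{Lie}(T_0)$ and $X=T_0$ is a torus, a contradiction.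
\end{proof}

\section{Finite groups: the index of $O_{p',p}(F)$}\label{sec:finite}

For a finite group $F$, $O_{p',p}(F)$ is the preimage of $O_p(F/O_{p'}(F))$. We recall the Hall--Higman lemma: if $Z$ is a finite $p$-soluble group with $O_{p'}(Z)=1$, then $C_Z(O_p(Z))\le O_p(Z)$.

\begin{proposition}\label{prop:finite}
Let $F$ be a finite group whose Sylow $p$-subgroups have rank at most $r$, and $B\le F$ elementary abelian of order $p^2$ with $\exp C_F(b)'\mid n$ for all $b\in B^\#$. Then $|F:O_{p',p}(F)|$ is bounded in terms of $p,r,n$.
\end{proposition}
\begin{proof}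
Let $R_0$ be the largest normal $p$-soluble subgroup of $F$. Put $Z=R_0/O_{p'}(R_0)$ and $P=O_p(Z)$, so $C_Z(P)\le P$. A $p'$-element of $Z$ acting trivially on $P/\Phi(P)$ centralizes $P$, so it is trivial. Hence the kernel of $Z$ on $P/\Phi(P)$ is a normal $p$-subgroup, and it equals $P$. Thus $|R_0:O_{p',p}(R_0)|\le|GL_r(p)|$. Since $O_{p',p}(F)$ is $p$-soluble, $O_{p',p}(F)=O_{p',p}(R_0)$, and it remains to bound $|F:R_0|$.

A minimal normal subgroup of $F/R_0$ is neither a $p$-group nor a $p'$-group. So the socle of $F/R_0$ is $S_1\times\dots\times S_k$ with $S_i$ nonabelian simple of order divisible by $p$. Its centralizer is trivial, so $F/R_0$ embeds in its automorphism group. Each factor contributes an element of order $p$, whence $k\le r$. It therefore suffices to bound the orders $|S_i|$. Let $S=S_i$. By (F10) we may assume that $S$ is a group as in (F1) with $\ell\ne p$ and $\operatorname{rk}X\le r_1=r_1(p,r)$, and also that $|S|>\max(|GL_r(p)|,J(n))$. The aim is to pass to a quasisimple group, so that Proposition~\ref{prop:qs} applies. The centralizers of elements $b$ lift well through $p'$-kernels (Lemma~\ref{lem:cover})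 but not through $p$-kernels, so we must show that the latter are central.

Let $W_1$ be the product of the $B$-orbit of $S$ in $F/R_0$, $M$ its preimage in $F$, and $L$ the $p$-soluble residual of $M$, that is, the smallest normal subgroup of $M$ with $p$-soluble quotient. Then $L$ is $B$-invariant. It has no nontrivial $p$-soluble quotient, since its own residual is normal in $M$ with $p$-soluble quotient. It maps onto $W_1$, since $W_1$ has no nontrivial $p$-soluble quotient. Let $R_1=L\cap R_0$, so $L/R_1\cong W_1$. As $W_1$ has no nontrivial normal $p'$-subgroup, $N:=O_{p'}(L)=O_{p'}(R_1)$. Put $\hat L=L/N$ and $\hat R=R_1/N$, so $O_{p'}(\hat R)=1$.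

Let $V$ be an $L$-chief factor inside $O_p(\hat R)$; then $|V|\le p^r$, and $L/C_L(V)$ embeds in $GL_r(p)$. The quotient of $W_1\cong L/R_1$ by the image of $C_L(V)$ is a product of copies of $S$ and also a quotient of $L/C_L(V)$. As $|S|>|GL_r(p)|$, it is trivial, that is, $L=C_L(V)R_1$. Then $L/C_L(V)$ is $p$-soluble, so $L=C_L(V)$. Thus $\hat L$ acts trivially on all factors of a series of $O_p(\hat R)$, so $\hat L/C_{\hat L}(O_p(\hat R))$ is a $p$-group, hence trivial. By the Hall--Higman lemma, $\hat R=C_{\hat R}(O_p(\hat R))\le O_p(\hat R)$. So $\hat R$ is a $p$-group, central in $\hat L$. The group $\hat L$ is perfect, because it has no nontrivial $p$-soluble quotient, and $\hat L/\hat R\cong W_1$. Consequently $\hat L=L_1\cdots L_t$ is a central product of quasisimple groups with $L_i/Z(L_i)\cong S$, permuted transitively by $B$.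

By Lemma~\ref{lem:cover} and the remark after it, applied with $K=L$, the normal $p'$-subgroup $N$ and the subgroup $\langle b\rangle$, the group $C_{\hat L}(b)$ is the image of $C_L(b)$. Since $C_L(b)B\le C_F(b)$, both $C_{\hat L}(b)'$ and $[C_{\hat L}(b),B]$ have exponent dividing $n$ for all $b\in B^\#$.

Suppose some $b\in B^\#$ does not normalize $L_1$. Then $L_1,L_1^b,\dots,L_1^{b^{p-1}}$ are distinct and commute elementwise, so $x\mapsto xx^b\cdots x^{b^{p-1}}$ is a homomorphism from $L_1$ into $C_{\hat L}(b)$. An element of its kernel lies in $L_1\cap L_1^b\cdots L_1^{b^{p-1}}\le Z(L_1)$. So the image is perfect and has $S$ as a quotient. Hence $\exp S\mid n$ and $|S|\le J(n)$, a contradiction. Therefore $B$ normalizes $L_1$, and $t=1$ by transitivity. Now $\hat L$ is quasisimple and satisfies the hypotheses of Proposition~\ref{prop:qs}, which bounds $|S|$.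
\end{proof}

\section{Almost local solubility: proof of Theorem~\ref{thm:main}(a)}\label{sec:a}

The hypotheses of Theorem~\ref{thm:main} pass from $B$ to its noncyclic subgroups, and (a) and (b) do not mention $B$. So \emph{in this section, in Section~\ref{sec:QB} and in the proof of (b) we assume $|B|=p^2$}. Fix $n$ such that $\exp C_G(b)'\mid n$ for all $b\in B^\#$, and put $m=|C_G(A)|$.

Let $r$ be as in Lemma~\ref{lem:rank}. By Proposition~\ref{prop:finite}, the index $|F:O_{p',p}(F)|$ is bounded for all finite subgroups $F$ containing $B$. The groups $O_{p',p}(F)$ are $p$-nilpotent, that is, they have a normal $p$-complement, and $p$-nilpotency passes to subgroups. So by Lemma~\ref{lem:IL}, $G$ has a normal subgroup $H_1$ of finite index all of whose finite subgroups are $p$-nilpotent. Its $p'$-elements form a normal subgroup $Q_*=O_{p'}(H_1)$, and $H_1/Q_*$ is a locally finite $p$-group. By Lemma~\ref{lem:rank} its rank is at most $r$, so it is Chernikov (Blackburn; see \cite{Robinson}). Let $H_2/Q_*$ be its divisible radical: a divisible abelian $p$-group of finite rank, with $H_2\trianglelefteq G$ and $|G:H_2|<\infty$.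

We show that $Q_*$ is almost locally soluble. Here $A$ is used again, through its action on simple $p'$-groups.

\begin{lemma}\label{lem:simplep'}
Let $S$ be a nonabelian finite simple $p'$-group and $P\le\operatorname{Aut}(S)$ a $p$-group. Then $C_S(P)\ne1$, and $|S|$ is bounded in terms of $|P|$ and $|C_S(P)|$.
\end{lemma}
\begin{proof}
If $P=1$, this is clear; let $P\ne1$. As $|S|$ is even, $p\ne2$. The group $P$ embeds in $\operatorname{Out}(S)$, so $S$ is not alternating, sporadic or the Tits group, whose outer automorphism groups are $2$-groups. Let $S=O^{\ell'}(X_\sigma)$ as in (F1).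

\emph{$p\nmid|X_\sigma|$.} By (F4), $X_{sc,\sigma}$ is perfect and maps onto $S$ with central kernel $Z$, and $|X_\sigma|=|X_{sc,\sigma}|$. If $p$ divided $|Z|$, then, as $p\nmid|S|$, a Sylow $p$-subgroup of $X_{sc,\sigma}$ would be contained in $Z$, hence central, hence a direct factor by the Schur--Zassenhaus theorem, contradicting perfectness.

\emph{$p\nmid|\Gamma|$.} Otherwise, as $p\ne2$, we have $p=3$ and $X=D_4$. But then $3$ divides $|S|$.

Let $\mathfrak P$ be the preimage of $P$ in $C_{\mathbb A}(\sigma)$. The group $\ker q\cap C_{\mathbb A}(\sigma)=X_\sigma\rtimes C_\Gamma(\sigma)$ is a finite $p'$-group, and it embeds in $\operatorname{Aut}(S)$ since $\langle\sigma\rangle\cap\ker q=1$. So $\ker q\cap\mathfrak P$ is a $p'$-group that embeds in the $p$-group $P$, hence is trivial. Therefore $q$ embeds $\mathfrak P$ in the infinite cyclic group $q(\mathbb A)$, and $\mathfrak P=\langle\tau\rangle$ with $q(\tau)>1$. As $|\mathfrak P:\langle\sigma\rangle|=|P|$ and $q(\sigma)>1$, we have $\tau^{|P|}=\sigma$. By \eqref{eq:mono}, $C_S(P)\ge O^{\ell'}(X_\tau)$, which has a subgroup of order $q(\tau)^{N_+}$ by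 (F2). Since $q(\tau)\ge\sqrt2$, $C_S(P)\ne1$, and both $q(\tau)$ and $N_+\ge\operatorname{rk}X$ are bounded in terms of $|C_S(P)|$. Hence $q(\sigma)=q(\tau)^{|P|}$ and $\operatorname{rk}X$ are bounded in terms of $|P|$ and $|C_S(P)|$, and so is $|S|$ by (F1).
\end{proof}

\begin{lemma}\label{lem:Q}
$Q_*$ has a characteristic locally soluble subgroup $Q$ of finite index.
\end{lemma}
\begin{proof}
Let $Q_0$ be a finite $A$-invariant subgroup of $Q_*$ and $\bar Q$ its quotient by its soluble radical. By (C2), $|C_{\bar Q}(A)|\le m$. Let $W=S_1\times\dots\times S_k$ be the socle of $\bar Q$, a product of nonabelian simple groups. Then $C_W(A)$ is the direct product, over the $A$-orbits on $\{S_i\}$, of groups isomorphic to $C_{S_i}(N_A(S_i))$, where $S_i$ is a member of the orbit. Lemma~\ref{lem:simplep'}, applied to the image of $N_A(S_i)$ in $\operatorname{Aut}(S_i)$, shows that each of these is nontrivial. So there are at most $\log_2m$ orbits, $k\le|A|\log_2m$, and the $|S_i|$ are bounded in terms of $m$ and $|A|$. As $C_{\bar Q}(W)=1$, $|\bar Q|$ is bounded. The finite $A$-invariant subgroups form a directed system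 with union $Q_*$, so by Lemma~\ref{lem:IL} $Q_*$ has a locally soluble normal subgroup of finite index.

If $M,N$ are normal locally soluble subgroups of a locally finite group, then $MN$ is locally soluble: a finite subgroup of $MN$ lies in some $K=\langle M_0,N_0\rangle$ with $M_0\le M$ and $N_0\le N$ finite, and $K=(M\cap K)(N\cap K)$ is a product of two normal soluble subgroups. So the product $Q$ of all normal locally soluble subgroups of $Q_*$ is locally soluble. It is characteristic and of finite index.
\end{proof}

The quotient $H_2/Q$ is an extension of the finite $p'$-group $Q_*/Q$ by a divisible $p$-group. We now pass to a subgroup of finite index in which the $p'$-part is removed. Let $H_3=C_{H_2}(Q_*/Q)$, a normal subgroup of $G$ that has finite index and contains $Q$. The divisible group $H_2/Q_*$ has no proper subgroup of finite index, so $H_3Q_*=H_2$. Put $Q_3=H_3\cap Q_*\ge Q$. Then $Q_3/Q$ is a finite $p'$-group, central in $H_3/Q$, and $H_3/Q_3\cong H_2/Q_*$ is an abelian $p$-group. So $H_3/Q$ is periodic and nilpotent, hence the direct product of $Q_3/Q$ and its $p$-component $H/Q\cong H_2/Q_*$.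 Here $H\trianglelefteq G$ and $|H_3:H|=|Q_3/Q|$ is finite. In summary, with $D=H/Q$:
\begin{equation}\label{eq:summary}
\begin{gathered}
H\trianglelefteq G,\quad |G:H|<\infty,\quad Q\trianglelefteq G \text{ is a locally soluble $p'$-group},\\
D=H/Q\text{ is a divisible abelian $p$-group of finite rank}.
\end{gathered}
\end{equation}
Each finite subgroup of $H$ is soluble-by-abelian, so $H$ is locally soluble. \textbf{This proves (a).}

\section{The exponent of $[Q,B]$}\label{sec:QB}

We keep $|B|=p^2$. The goal is Proposition~\ref{prop:QB}, whose engine is the following theorem.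

\begin{theorem}[Khukhro--Shumyatsky \cite{KS}]\label{thm:KS}
If a noncyclic group $B$ of order $p^2$ acts on a finite $p'$-group $R$ and $\exp C_R(b)$ divides $n$ for all $b\in B^\#$, then $\exp R$ is bounded in terms of $p$ and $n$.
\end{theorem}

We do not control $\exp C_R(b)$ itself. For a finite $p'$-group $R$ acted on by $B$, and $b\in B^\#$, put
\[
M_b(R)=C_R(b)'\,[C_R(b),B].
\]
If $R\leq G$ is normalized by $B$, then $M_b(R)\le C_G(b)'$, because $B\le C_G(b)$. So it is $M_b(R)$ whose exponent we know. It is normal in $C_R(b)$, $B$-invariant, depends only on $\langle b\rangle$, and by (C1)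
\begin{equation}\label{eq:CMC}
C_R(b)=M_b(R)\,C_R(B).
\end{equation}
What is missing is control over $C_R(B)$, and there is none in general, as the trivial action on an abelian group shows. But if $R$ is soluble and $R=[R,B]$, we shall show that the subgroups $C_R(B)\cap M_b(R)$ generate $C_R(B)$. The smallest nonabelian case shows why.

\begin{example}
Let $s$ be a prime with $p\mid s-1$, let $R$ be the group of triples of Section~\ref{sec:e} over $\mathbb Z/s^i$, and let $B$ act by $(x,y,z)\mapsto(\chi x,\psi y,\chi\psi z)$, where $\chi,\psi:B\to(\mathbb Z/s^i)^*$ are nontrivial characters (of order $p$). As $B$ has no nontrivial fixed points on $R/R'$ and $R$ is nilpotent, $R=[R,B]$. If $\chi\psi\ne1$, then $C_R(B)=1$. If $\psi=\chi^{-1}$, then $C_R(B)=Z(R)=R'$. But in this case $\chi$ and $\psi$ have the same kernel $\langle b\rangle$, which is nontrivial because $B$ is noncyclic, so $b$ centralizes $R$ and $C_R(B)=C_R(b)'$. In words: a commutator fixed by $B$ comes from opposite characters, and opposite characters have a common kernel. For $B=\langle b\rangle$ of order $2$ acting with $\chi(b)=\psi(b)=-1$ the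 kernel is trivial and $C_R(b)=Z(R)$ is abelian of order $s^i$; this is what the case $p=2$ of Section~\ref{sec:e} exploits.
\end{example}

\begin{lemma}\label{lem:sgroup}
Let $s\ne p$ be a prime and $R$ a finite $s$-group acted on by $B\cong C_p^2$ with $R=[R,B]$. Then $C=C_R(B)$ is generated by the subgroups $C\cap C_R(b)'$, $b\in B^\#$.
\end{lemma}
\begin{proof}
Let $K$ be the subgroup generated by them, $\gamma_j=\gamma_j(R)$ and $L_j=\gamma_j/\gamma_{j+1}$. We show that
\[
C\cap\gamma_j\le K(C\cap\gamma_{j+1})\qquad\text{for all }j\ge1.
\]
As $R$ is nilpotent, this gives $C=K$. For $j=1$: $L_1=[L_1,B]$, so $C_{L_1}(B)=0$ by (C3), and $C\le\gamma_2$.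

Let $j\ge2$. To separate characters we extend scalars. Let $O=\mathbb Z[\omega]$ with $\omega$ a primitive $p$-th root of unity, a free $\mathbb Z$-module of rank $p-1$, and put $\tilde L_i=L_i\otimes O$. Multiplication by $|B|$ is invertible on $L_i$, so $\tilde L_i=\bigoplus_\chi e_\chi\tilde L_i$ over the characters $\chi:B\to\langle\omega\rangle$, where $e_\chi=|B|^{-1}\sum_{b\in B}\chi(b)^{-1}b$. The operator $e_1$ acts already on $L_i$, and $e_1L_i=C_{L_i}(B)$. The commutator map $L_1\times L_{j-1}\to L_j$ is bilinear and $B$-equivariant, and its image spans $L_j$. Its $O$-bilinear extension maps $e_\chi\tilde L_1\times e_{\psi}\tilde L_{j-1}$ into $e_{\chi\psi}\tilde L_j$. Since $e_1\tilde L_1=0$, it follows that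
\[
e_1\tilde L_j=\sum_{\chi\ne1}[e_\chi\tilde L_1,\;e_{\chi^{-1}}\tilde L_{j-1}].
\]
For $\chi\ne1$ we have $\ker\chi=\langle b\rangle$ with $b\ne1$, and since $O$ is free over $\mathbb Z$, the two spaces lie in $C_{L_1}(b)\otimes O$ and $C_{L_{j-1}}(b)\otimes O$ respectively. Let $Y_b\le L_j$ be the ($B$-invariant) subgroup generated by all $[x,y]$ with $x\in C_{L_1}(b)$ and $y\in C_{L_{j-1}}(b)$. Then $e_1\tilde L_j\le\sum_bY_b\otimes O$. Applying $e_1$ we obtain $(e_1L_j)\otimes O=\bigl(\sum_be_1Y_b\bigr)\otimes O$, and therefore $e_1L_j=\sum_be_1Y_b$, because $O$ is a nonzero free $\mathbb Z$-module.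

By (C2), $C_R(b)$ covers $C_{L_1}(b)$ and $C_{\gamma_{j-1}}(b)$ covers $C_{L_{j-1}}(b)$. So $Y_b$ is the image in $L_j$ of the $B$-invariant group $W_b=[C_R(b),C_{\gamma_{j-1}}(b)]\le C_R(b)'\cap\gamma_j$. By (C2) again, $e_1Y_b=C_{Y_b}(B)$ is the image of $C_{W_b}(B)\le K\cap\gamma_j$. The image of $C\cap\gamma_j$ lies in $C_{L_j}(B)=e_1L_j$. Hence each $c\in C\cap\gamma_j$ has the form $kg$ with $k\in K$, $g\in\gamma_{j+1}$, and $g=k^{-1}c\in C$.
\end{proof}

For soluble groups in general the lower central series is not available. It turns out to be easier to prove the dual statement: a homomorphism on $C_{Q_0}(B)$ that satisfies the obvious necessary condition for extending to a $B$-invariant homomorphism on $Q_0$ does extend.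

\begin{lemma}\label{lem:extend}
Let $Q_0$ be a finite soluble $p'$-group acted on by $B\cong C_p^2$, $s\ne p$ a prime, $C=C_{Q_0}(B)$, and $\lambda:C\to\mathbb F_s$ a homomorphism vanishing on $C\cap M_b(Q_0)$ for all $b\in B^\#$. Then $\lambda$ extends to a $B$-invariant homomorphism $Q_0\to\mathbb F_s$.
\end{lemma}
\begin{proof}
By \eqref{eq:CMC}, $C_{Q_0}(b)/M_b(Q_0)\cong C/(C\cap M_b(Q_0))$, so $\lambda$ extends uniquely to a homomorphism $\lambda_b:C_{Q_0}(b)\to\mathbb F_s$ with $\lambda_b(M_b(Q_0))=0$.

\emph{Case 0: $Q_0$ is an $s$-group.} Let $R=[Q_0,B]=[R,B]$, so $Q_0=RC$. By Lemma~\ref{lem:sgroup}, $C\cap R=C_R(B)$ is generated by subgroups contained in the groups $C\cap C_R(b)'\le C\cap M_b(Q_0)$, so $\lambda(C\cap R)=0$. Hence $xc\mapsto\lambda(c)$ for $x\in R$, $c\in C$ is a well-defined homomorphism extending $\lambda$. It is $B$-invariant since $B$ acts trivially on $Q_0/R$.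

\emph{General case.} We use induction on $|Q_0|$ and may assume $Q_0\ne1$. Let $N\le Q_0$ be a minimal normal subgroup of $Q_0B$, an elementary abelian $t$-group for some prime $t$.

(i) \emph{Suppose $\lambda_b(C_N(b))=0$ for all $b\in B^\#$; this holds automatically if $t\ne s$.} By (C2), $C$ covers $C_{Q_0/N}(B)$, and $M_b(Q_0/N)$ is the image of $M_b(Q_0)$. As $\lambda(C\cap N)=0$, $\lambda$ induces a homomorphism $\bar\lambda$ on $C_{Q_0/N}(B)$. Suppose the image of $c\in C$ lies in $M_b(Q_0/N)$. Then $c=gx$ with $g\in M_b(Q_0)$, $x\in N$; so $x=g^{-1}c\in C_N(b)$ and $\lambda(c)=\lambda_b(g)+\lambda_b(x)=0$. Thus $\bar\lambda$ satisfies the hypothesis of the lemma. Extend it to $Q_0/N$ by induction and inflate to $Q_0$.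

(ii) \emph{Let $t=s$.} Define $\lambda_N$ on $N=[N,B]\times C_N(B)$ to be $0$ on $[N,B]$ and $\lambda$ on $C_N(B)$. Since $C_N(b)=[C_N(b),B]\,C_N(B)$ and $[C_N(b),B]\le M_b(Q_0)\cap[N,B]$, we have $\lambda_N=\lambda_b$ on $C_N(b)$. We claim that $\lambda_N$ is invariant under $Q_0B$. It is $B$-invariant by definition. Let $x\in C_{Q_0}(b)$. For $v\in C_N(b)$, $\lambda_N(v^x)=\lambda_b(v^x)=\lambda_b(v)=\lambda_N(v)$. For $v\in[N,b]$ both $\lambda_N(v^x)$ and $\lambda_N(v)$ are $0$, since $[N,b]^x=[N,b]\le[N,B]$. As $N=C_N(b)\times[N,b]$, and the groups $C_{Q_0}(b)$ generate $Q_0$ by (C4), the claim follows. So $\ker\lambda_N$ is normal in $Q_0B$, hence equal to $N$ or $1$. If $\lambda_N=0$, we are in situation (i).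

Otherwise $\lambda_N$ is injective and invariant, so $|N|=s$ and $N$ is central in $Q_0B$. In particular, $N\le C$. By (C5) let $T$ be a $B$-invariant Sylow $s$-subgroup of $Q_0$; it contains $N$. Since $M_b(T)\le M_b(Q_0)$, Case 0 applies to $T$ and $\lambda|_{C_T(B)}$, and gives a homomorphism $T\to\mathbb F_s$ whose restriction to $N$ is $\lambda_N\ne0$. Its kernel complements $N$ in $T$. By Gasch\"utz's theorem (a normal abelian $s$-subgroup complemented in a Sylow $s$-subgroup is complemented in the whole group), $N$ is complemented in $Q_0$, and, being central, is a direct factor. So $\lambda_N$ extends to a homomorphism $Q_0\to\mathbb F_s$. Averaging over $B$, which is possible as $p\ne s$, we obtain a $B$-invariant $\mu:Q_0\to\mathbb F_s$ with $\mu|_N=\lambda_N$. Being $B$-invariant with abelian target, $\mu$ vanishes on all $M_b(Q_0)$. So $\lambda-\mu|_C$ satisfies the hypothesis of the lemma and vanishes on $N=C_N(b)$ for all $b$. By (i) it extends to a $B$-invariant homomorphism on $Q_0$; adding $\mu$ we get the required extension of $\lambda$.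
\end{proof}

\begin{proposition}\label{prop:QB}
Let $Q_0$ be a finite soluble $p'$-group acted on by $B\cong C_p^2$ with $\exp M_b(Q_0)\mid n$ for all $b\in B^\#$. Then $\exp[Q_0,B]$ is bounded in terms of $p$ and $n$.
\end{proposition}
\begin{proof}
The group $R=[Q_0,B]=[R,B]$ satisfies the same hypothesis, as $M_b(R)\le M_b(Q_0)$. Let $C=C_R(B)$ and $K=\prod(C\cap M_b(R))$, a product of $p+1$ normal subgroups of $C$, one for each subgroup $\langle b\rangle$ of order $p$. Since $C'\le C\cap C_R(b)'\le K$, the group $C/K$ is abelian. If $K\ne C$, there are a prime $s\ne p$ and a nonzero homomorphism $\lambda:C\to\mathbb F_s$ with $\lambda(K)=0$. By Lemma~\ref{lem:extend} it extends to a $B$-invariant homomorphism $R\to\mathbb F_s$. This kills $[R,B]=R$, a contradiction. So $C=K$ and $\exp C\mid n^{p+1}$. By \eqref{eq:CMC}, $\exp C_R(b)\mid n^{p+2}$ for all $b\in B^\#$. Now apply Theorem~\ref{thm:KS}.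
\end{proof}

The group $Q$ of \eqref{eq:summary} is the union of its finite $B$-invariant subgroups $Q_0$. These are soluble, and $\exp M_b(Q_0)\mid n$ since $M_b(Q_0)\le C_G(b)'$. Hence \emph{$[Q,B]$ has finite exponent, dividing some $e$.} This argument used only that $Q\trianglelefteq G$ is a locally soluble $p'$-group and that $B$, of order $p^2$, satisfies the hypothesis on centralizers.

\section{Proof of Theorem~\ref{thm:main}(b), (c), (d)}\label{sec:bcd}

\subsection{Part (b)}

Let $|B|=p^2$ and let $H,Q,D,n,e$ be as above. By (C1), $Q=[Q,B]C_Q(B)$, so $Q/[Q,B]$ is an image of $C_Q(B)$, whose derived group has exponent dividing $n$. Hence $\exp Q'\mid en$.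

Next we see that the centralizers in $H$ of elements of $B^\#$ together cover $D$, even though $D$ is a $p$-group and the action of $B$ on it is not coprime; this is where divisibility helps. Let $B_i=\langle b_i\rangle$, $1\le i\le p+1$, be the subgroups of order $p$ of $B$. In $\mathbb Z[B]$,
\[
\sum_{i}\sum_{x\in B_i}x=p+\sum_{x\in B}x .
\]
Writing $D$ additively and applying this identity to it, we get $pD\le\sum_iC_D(b_i)$. As $D=pD$,
\begin{equation}\label{eq:D}
D=\sum_iC_D(b_i).
\end{equation}
By Lemma~\ref{lem:cover} and the remark after it, with $K=H$ and the normal $p'$-subgroup $Q$, $C_D(b_i)$ is the image of $C_H(b_i)$. So $H=Q\langle C_H(b_1),\dots,C_H(b_{p+1})\rangle$.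

Consider the $H$-module $\hat Q=Q/Q'$, written additively; $Q$ acts trivially on it. Let $h\in C_H(b_i)$ and $v=u+w\in\hat Q$ with $u$ in the image of $[Q,B]$ and $w$ in the image of $C_Q(B)$. Then $eu=0$. Since $C_Q(B)$ and $h$ lie in $C_G(b_i)$, we have $[C_Q(B),h]\subseteq C_G(b_i)'$, so $n\,w(h-1)=0$. Hence $en\,\hat Q(h-1)=0$. So each $C_H(b_i)$, and therefore $H$, acts trivially on $en\hat Q$. Since $[Q,H]\ge Q'$, this means that the abelian group $[Q,H]/Q'$ has exponent dividing $en$, and therefore $\exp[Q,H]\mid(en)^2$.

In $H/[Q,H]$ the $p'$-group $Q/[Q,H]$ is central, with quotient the abelian $p$-group $D$. So $H/[Q,H]$ is periodic and nilpotent, hence the direct product of the abelian group $Q/[Q,H]$ and a $p$-group isomorphic to $D$. Thus it is abelian, $H'\le[Q,H]$ and $\exp H'\mid(en)^2$. \textbf{This proves (b).}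

\subsection{Parts (c) and (d)}

Now $B$ is elementary abelian of order $p^k$, $k\ge2$. Let $\exp C_G(b)'\mid n$ for all $b\in B^\#$. Fix a subgroup $B^*\le B$ of order $p^2$ and let $H,Q,D=H/Q$ be the groups \eqref{eq:summary} obtained from $B^*$. Since $H,Q\trianglelefteq G$, the group $B$ acts on $Q$ and $D$.

\emph{$[Q,B]$ has finite exponent.} By the remark at the end of Section~\ref{sec:QB}, $[Q,B_0]$ has finite exponent for \emph{every} subgroup $B_0\le B$ of order $p^2$. Each $[Q,B_0]$ is normal in $Q$, and every $b\in B$ lies in some such $B_0$. So $[Q,B]$ is the product of the finitely many normal subgroups $[Q,B_0]$ of $Q$.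

(ii)$\Rightarrow$(i) and (ii)$\Rightarrow$(iii) are trivial, and (i)$\Rightarrow$(ii) is Lemma~\ref{lem:fin-exp} with $C=G$.

(iii)$\Rightarrow$(ii): By (C1), $Q=[Q,B]C_Q(B)$ has finite exponent. It remains to show that $D=0$. By Lemma~\ref{lem:cover} and the remark after it, with $K=H$ and the normal $p'$-subgroup $Q$, $C_D(B)$ is the image of $C_H(B)$, so it has finite exponent, say $l$. Let $b\in(B^*)^\#$. In the same way $C_D(b)$ is the image of $C_H(b)$. As $B\le C_G(b)$, the subgroup $[C_D(b),B]$ is the image of $[C_H(b),B]\le C_G(b)'$, so it has exponent dividing $n$. Thus $n(x^\beta-x)=0$ for $x\in C_D(b)$ and $\beta\in B$; that is, $nC_D(b)\le C_D(B)$, and $ln\,C_D(b)=0$. By \eqref{eq:D}, applied to $B^*$, $D$ is the sum of the groups $C_D(b)$, $b\in(B^*)^\#$. So $lnD=0$, and $D=0$ because $D$ is divisible. Hence $H=Q$ has finite exponent, and so does $G$, as $|G:H|<\infty$. \textbf{This proves (c).}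

(d): Lemma~\ref{lem:fin-exp}, applied to $C_G(b)\ge A_1$, shows that $C_G(b)$ has finite exponent. Hence so has $C_G(B)\le C_G(b)$, and (c) gives the claim. Since (e) was proved in Section~\ref{sec:e}, the proof of Theorem~\ref{thm:main} is complete. \qed

\begin{thebibliography}{9}

\bibitem{DDMS}
Dixon, du Sautoy, Mann and Segal, \emph{Analytic pro-$p$ groups}.

\bibitem{GLS3}
Gorenstein, Lyons and Solomon, \emph{Classification of the Finite Simple Groups, No.~3}.

\bibitem{Jones}
Jones, \emph{Varieties and simple groups}, J. Austral. Math. Soc. \textbf{17} (1974).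

\bibitem{KS}
Khukhro and Shumyatsky, \emph{Bounding the exponent of a finite group with automorphisms}, J. Algebra \textbf{212} (1999).

\bibitem{PY}
Prasad and Yu, \emph{On finite group actions on reductive groups and buildings}, Invent. Math. \textbf{147} (2002).

\bibitem{Robinson}
Robinson, \emph{Finiteness Conditions}.

\end{thebibliography}

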